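\title{The Simons cone bounds the regularity of $p$-harmonic functions as $p\to1$}

\begin{abstract}
In the plane, the degree of H\"older regularity of $p$-harmonic functions tends to infinity as $p\to1^+$. We show that this fails in every dimension $n\ge8$: there the degree of regularity is less than $3$ for all $1<p<2$. The proof compares a $p$-harmonic function that vanishes on the cone $|x|=|y|$ in $\mathbf R^m\times\mathbf R^m$ with the explicit function $|x|^q-|y|^q$. We also construct the homogeneous $p$-harmonic functions with the symmetries of this cone and find the limit of their degree as $p\to1^+$; it is finite exactly when $2m\ge8$. The dimensions $3\le n\le7$ are not decided here.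
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $\Omega\subset\mathbf R^n$ be a domain and $1<p<\infty$. A function $u\in W^{1,p}_{\mathrm{loc}}(\Omega)$ is \emph{$p$-harmonic} if it is a weak solution of
\[
\Delta_pu:=\operatorname{div}\big(|\nabla u|^{p-2}\nabla u\big)=0,
\]
that is, if $\int|\nabla u|^{p-2}\nabla u\cdot\nabla\varphi=0$ for all $\varphi\in C_c^\infty(\Omega)$. For an integer $k\ge1$ and $\alpha\in(0,1]$, let $C^{k,\alpha}_{\mathrm{loc}}(\Omega)$ be the class of functions whose derivatives of order $k$ are locally H\"older continuous with exponent $\alpha$. The \emph{degree of regularity} $r(n,p)$ is the supremum of the numbers $k+\alpha$ such that every $p$-harmonic function on every domain $\Omega\subset\mathbf R^n$ belongs to $C^{k,\alpha}_{\mathrm{loc}}(\Omega)$. It measures the smoothness of the worst solution, so a single example bounds it from above.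

For $n=1$ the equation says that $|u'|^{p-2}u'$ is constant, so $u$ is affine and $r(1,p)=\infty$. For $p=2$ the solutions are harmonic and $r(n,2)=\infty$. In the plane the following is known: every $p$-harmonic function belongs to $C^{k,\alpha}_{\mathrm{loc}}$ with
\begin{equation}\label{eq:plane}
k+\alpha=\frac16\left[7+\frac1{p-1}+\sqrt{1+\frac{14}{p-1}+\frac1{(p-1)^2}}\,\right],
\end{equation}
and this is sharp for $p\ne2$. The right side grows like $1/(3(p-1))$ as $p\to1^+$. The limit equation $\operatorname{div}(\nabla u/|\nabla u|)=0$, on the other hand, has no smoothing effect: $u=g(x_1)$ solves it for every $g\in C^1(\mathbf R)$ with $g'>0$. The question is whether the planar phenomenon occurs in every dimension: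
\begin{quote}
\emph{Is $\lim_{p\to1^+}r(n,p)=\infty$ for every $n\ge3$?}
\end{quote}
Adding dummy variables gives $r(n,p)\le r(2,p)$ (Lemma~\ref{lem:cylinder}), which is compatible with either answer. We show that the answer is no.

\subsection*{Why minimal cones enter}
This paragraph is motivation only. Where $u\in C^2$ and $\nabla u\ne0$, put $\nu=\nabla u/|\nabla u|$. Differentiating $|\nabla u|^{p-1}\nu$ gives
\[
\Delta_pu=|\nabla u|^{p-1}\big(\operatorname{div}\nu+(p-1)\,\partial_\nu\log|\nabla u|\big),
\]
and $\operatorname{div}\nu$ is, up to sign, the sum of the principal curvatures of the level set of $u$. Natural candidates for the worst solution are homogeneous of some degree $\lambda$, since a homogeneous function that is not a polynomial cannot have a Taylor expansion at $0$ with remainder $o(|X|^\lambda)$. For such $u$ one expects $\partial_\nu\log|\nabla u|$ to be of size $\lambda$ on the unit sphere. So as $p\to1$ either $(p-1)\lambda$ stays away from $0$, or the level sets become minimal hypersurfaces. Consider a saddle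 on $\mathbf R^m\times\mathbf R^m$, positive for $|x|>|y|$ and zero on the cone $|x|=|y|$. If $m=1$, minimal curves are straight lines, while a level curve must bend to stay in a right-angled sector; the first alternative occurs, and Example~\ref{ex:plane} shows that $\lambda$ is exactly the number \eqref{eq:plane}. For larger $m$ the level sets might instead be minimal hypersurfaces that lie on one side of the cone and approach it at infinity. The cone itself is minimal away from $0$: for $v=|x|^2-|y|^2$ one has $\operatorname{div}(\nabla v/|\nabla v|)=-v/(|x|^2+|y|^2)^{3/2}$, which vanishes on it. From dimension $8$ on this is the area-minimizing Simons cone, and there $\lambda$ stays bounded. Our proofs do not use the minimizing property; dimension $8$ enters through the discriminant of a quadratic polynomial.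

\subsection*{Notation and exponents}
Throughout, $\varepsilon=p-1$, $m\ge2$ and $N=2m-1$. Points of $\mathbf R^{2m}$ are written $X=(x,y)$ with $x,y\in\mathbf R^m$, and
\[
a=|x|=r\cos\theta,\quad b=|y|=r\sin\theta\quad(0\le\theta\le\tfrac\pi2),\qquad \Sigma=\{a=b\},\quad K=\{a>b\}.
\]
The group $G=O(m)\times O(m)$ acts on the two factors separately, and $J(x,y)=(y,x)$. Put
\[
P_m(z)=z^2-(2m-1)z+4(m-1),\qquad Q_\varepsilon(z)=-P_m(z)+\varepsilon(z-1)(3z-4).
\]
Then $P_m(2)=2$, $P_m(3)=8-2m$, $Q_\varepsilon(2)=2\varepsilon-2$ and $Q_\varepsilon(3)=2m-8+10\varepsilon$. The discriminant $4m^2-20m+17$ of $P_m$ equals $-7$ for $m=2$ and for $m=3$, so $P_2$ and $P_3$ are positive on $\mathbf R$.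

Let $m\ge4$. Since $P_m(2)>0\ge P_m(3)$, the smaller root
\[
q_m=\tfrac12\Big[2m-1-\sqrt{4m^2-20m+17}\Big]
\]
of $P_m$ satisfies $2<q_m\le3$, and $q_4=3$. The roots have sum $2m-1$ and product $4(m-1)$, so $q_m=4(m-1)/(2m-1-q_m)\to2$ as $m\to\infty$. For $0<\varepsilon<1$ we have $Q_\varepsilon(2)<0<Q_\varepsilon(3)$, so the polynomial $Q_\varepsilon$, of degree at most two, has exactly one root $q_m(p)$ in $(2,3)$, and $Q_\varepsilon\le0$ on $[2,q_m(p)]$. As $Q_\varepsilon(q_m)=\varepsilon(q_m-1)(3q_m-4)>0$, it follows that $q_m(p)<q_m$.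

\begin{theorem}\label{thm:main}
Let $n\ge8$, $m=\lfloor n/2\rfloor$ and $1<p<2$. Then
\[
r(n,p)\le q_m(p)<q_m\le3 .
\]
Hence $\limsup_{p\to1^+}r(n,p)\le q_m\le3$. In particular $\lim_{p\to1^+}r(n,p)=\infty$ is false for every $n\ge8$, and $\lim_{n\to\infty}\sup_{1<p<2}r(n,p)\le2$.
\end{theorem}

The proof uses a comparison function, so one may ask whether $q_m$ and the threshold $8$ are artifacts of that choice. The second theorem shows that, for homogeneous functions with the symmetries of $\Sigma$, they are not. Given $\lambda>0$, the \emph{profile problem} asks for $f\in C([0,\frac\pi4])\cap C^2((0,\frac\pi4))$ such that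
\[
f>0\ \text{ on }[0,\tfrac\pi4),\qquad f(\tfrac\pi4)=0,\qquad f'(\theta)=O(\theta)\ \text{ as }\theta\to0,
\]
and $U=r^\lambda f(\theta)$ satisfies $\Delta_pU=0$ pointwise in $\{a>b>0\}$. The condition at $\theta=0$ is the one satisfied by a $G$-invariant $U$ that is $C^2$ across $\{y=0\}$. The \emph{odd extension} of $U$ is defined by $U\circ J=-U$.

\begin{theorem}\label{thm:profile}
Let $m\ge2$ and $1<p<2$. There is exactly one $\lambda=\lambda_m(p)>0$ for which the profile problem is solvable. The odd extension of $U$ is $p$-harmonic in all of $\mathbf R^{2m}$. We have $\lambda_m(p)\ge2$, and: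
\begin{itemize}
\item if $m\ge4$, then $r(2m,p)\le\lambda_m(p)\le q_m(p)$ and $\lim_{p\to1^+}\lambda_m(p)=q_m$;
\item if $m\in\{2,3\}$, then $\lim_{p\to1^+}\lambda_m(p)=\infty$.
\end{itemize}
\end{theorem}

Thus $q_m$ is the exact limiting exponent of this family, and the family obstructs regularity as $p\to1$ precisely when $2m\ge8$. We do not determine $\lim_{p\to1^+}r(n,p)$ for $3\le n\le7$; Theorem~\ref{thm:profile} shows only that these symmetric examples give no obstruction when $2m=4$ or $6$.

\begin{remark}[the range $p>2$]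
With $t=1/(p-1)$ the right side of \eqref{eq:plane} is increasing in $t$ and equals $2$ at $t=1$. By the sharpness of \eqref{eq:plane} and Lemma~\ref{lem:cylinder}, $r(n,p)\le r(2,p)<2$ for $p>2$. Hence for $n\ge8$ we have $r(n,p)<q_m\le3$ for all $p\ne2$. This is the only place where \eqref{eq:plane} is used as an input.
\end{remark}

Section~\ref{sec:reductions} reduces Theorem~\ref{thm:main} to finding a symmetric solution that vanishes slowly at $0$. Sections~\ref{sec:barrier} and~\ref{sec:proofmain} produce one by comparison. Sections~\ref{sec:angle}--\ref{sec:limit} prove Theorem~\ref{thm:profile} by a shooting argument for a first-order equation.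

\section{Slow vanishing limits regularity}\label{sec:reductions}

We first recall the standard facts that we use; $D$ denotes a bounded open set.

\begin{itemize}
\item[(F1)] \emph{Pointwise form.} If $v\in C^2$ and $\nabla v\ne0$ in an open set, the field $|\nabla v|^{p-2}\nabla v$ is $C^1$ there,
\[
\Delta_pv=|\nabla v|^{p-4}\big(|\nabla v|^2\Delta v+(p-2)\langle D^2v\,\nabla v,\nabla v\rangle\big),
\]
and $v$ is $p$-harmonic if and only if this expression vanishes. The formula also makes sense for $p=1$.
\item[(F2)] \emph{Monotonicity.} The map $\xi\mapsto|\xi|^{p-2}\xi$, with $0\mapsto0$, is the gradient of the strictly convex $C^1$ function $|\xi|^p/p$. So it is continuous, and $(|\xi|^{p-2}\xi-|\zeta|^{p-2}\zeta)\cdot(\xi-\zeta)>0$ for $\xi\ne\zeta$.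
\item[(F3)] \emph{Sobolev functions.} $W^{1,p}_0(D)$ is the closure of $C_c^\infty(D)$ in $W^{1,p}(D)$. It contains every $W^{1,p}$ function with compact support in $D$; its nonnegative elements are limits of nonnegative test functions; and an element with zero gradient is zero. The map $v\mapsto v_+=\max(v,0)$ is continuous on $W^{1,p}(D)$, and $\nabla v_+$ equals $\nabla v$ on $\{v>0\}$ and $0$ elsewhere, almost everywhere.
\item[(F4)] \emph{Dirichlet problem.} For $w\in W^{1,p}(D)$ the functional $\int_D|\nabla u|^p$ has a unique minimizer in $w+W^{1,p}_0(D)$, and the minimizer is $p$-harmonic. By standard regularity theory it is continuous in $D$.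
\item[(F5)] \emph{Taylor's formula.} If $u\in C^{k,\alpha}$ near $0$, its Taylor polynomial $\Pi$ of degree at most $k$ satisfies $|u-\Pi|\le C|X|^{k+\alpha}$ near $0$, and it is the only polynomial of degree at most $k$ with $u-\Pi=o(|X|^k)$.
\end{itemize}

\begin{lemma}\label{lem:cylinder}
$r(n+1,p)\le r(n,p)$.
\end{lemma}

\begin{proof}
Let $u$ be $p$-harmonic in $\Omega\subset\mathbf R^n$ and put $\tilde u(x',t)=u(x')$ on $\Omega\times\mathbf R$. Since $\nabla\tilde u=(\nabla u,0)$, applying the equation for $u$ to each slice $\varphi(\cdot,t)$ of a test function and integrating in $t$ shows that $\tilde u$ is $p$-harmonic. If $\tilde u\in C^{k,\alpha}_{\mathrm{loc}}$, then its restriction $u$ to a slice is in $C^{k,\alpha}_{\mathrm{loc}}$.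
\end{proof}

It therefore suffices to work in $\mathbf R^{2m}$. The next lemma turns a lower bound for a symmetric solution into a bound for its regularity. If such a solution were smooth, symmetry would remove the Taylor terms of degree $0$, $1$ and $3$, and the equation would remove the term of degree $2$. So it would vanish at $0$ to the full order of its smoothness, or to order $4$.

\begin{lemma}\label{lem:vanishing}
Let $p\ne2$ and $2\le\mu<4$. Let $u$ be continuous and $p$-harmonic in a ball about $0\in\mathbf R^{2m}$, invariant under $G$, with $u\circ J=-u$ and $u(x,0)\ge c|x|^\mu$ for small $|x|$, where $c>0$. Then $u$ is not $C^{k,\alpha}$ near $0$ for any $k,\alpha$ with $k+\alpha>\mu$. Consequently $r(2m,p)\le\mu$.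
\end{lemma}

\begin{proof}
Suppose $u\in C^{k,\alpha}$ near $0$ with $k+\alpha>\mu$. Since $\mu\ge2$ and $\alpha\le1$, we have $k\ge2$. Let $\Pi=\sum_{j\le k}\Pi_j$ be the Taylor polynomial, with $\Pi_j$ homogeneous of degree $j$. By the uniqueness in (F5), each $\Pi_j$ is $G$-invariant and $\Pi_j\circ J=-\Pi_j$. Since $-I\in G$, the terms of odd degree vanish, and $\Pi_0=-\Pi_0=0$. A $G$-invariant quadratic form is a combination of $|x|^2$ and $|y|^2$, so oddness under $J$ gives $\Pi_2=d(|x|^2-|y|^2)$.

We claim that $d=0$. The functions $u_\rho(X)=\rho^{-2}u(\rho X)$ are $p$-harmonic in $B_1$ for small $\rho$. As $u\in C^2$ and $\nabla u(0)=0$, we have $\nabla u(X)=\nabla\Pi_2(X)+o(|X|)$, so $\nabla u_\rho\to\nabla\Pi_2$ uniformly on $B_1$ as $\rho\to0$. By the continuity in (F2) we may pass to the limit in the weak equation, and $\Pi_2$ is $p$-harmonic in $B_1$. If $d\ne0$, then $\nabla\Pi_2=2d(x,-y)\ne0$ off the origin, $\Delta\Pi_2=0$, and $D^2\Pi_2\nabla\Pi_2=4d^2(x,y)$. So (F1) gives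
\[
\Delta_p\Pi_2=8d^3(p-2)\,|\nabla\Pi_2|^{p-4}\,(|x|^2-|y|^2),
\]
which does not vanish off $\Sigma$ because $p\ne2$. Hence $d=0$.

Thus $\Pi_j=0$ for $j\le3$, and $c|x|^\mu\le u(x,0)\le C|x|^{\min(4,\,k+\alpha)}$ for small $|x|$. This is impossible, since $\mu<4$ and $\mu<k+\alpha$.
\end{proof}

For $p=2$ the lemma fails, as $|x|^2-|y|^2$ shows. Without the symmetries it fails for affine functions. The bound $\mu<4$ spares us the study of quartic Taylor terms.

\section{The comparison functions $|x|^q-|y|^q$}\label{sec:barrier}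

Lemma~\ref{lem:vanishing} needs only a lower bound on the solution along $\{y=0\}$, not a formula for it. A symmetric solution vanishes on $\Sigma$, so it suffices to find an explicit function in $K$ that vanishes on $\Sigma$, has $\Delta_p\ge0$, and has low degree of homogeneity. The simplest candidates are
\[
w=w_q=|x|^q-|y|^q,\qquad q>2 .
\]
They are of class $C^2(\mathbf R^{2m})$, and $\nabla w=q(a^{q-2}x,-b^{q-2}y)\ne0$ off the origin. The function $|x|^q$ has radial second derivative $q(q-1)a^{q-2}$ and Laplacian $q(q+m-2)a^{q-2}$ in $\mathbf R^m$, and the two blocks of $\nabla w$ are radial. Therefore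
\begin{align*}
|\nabla w|^2&=q^2(a^{2q-2}+b^{2q-2}),\\
\Delta w&=q(q+m-2)(a^{q-2}-b^{q-2}),\\
\langle D^2w\,\nabla w,\nabla w\rangle&=q^3(q-1)(a^{3q-4}-b^{3q-4}).
\end{align*}
Put $A=a^{3q-4}-b^{3q-4}$ and $B=a^{q-2}b^{q-2}(a^q-b^q)$. Multiplying out gives $(a^{2q-2}+b^{2q-2})(a^{q-2}-b^{q-2})=A-B$, so by (F1) the operator is a positive multiple of $(q+m-2)(A-B)+(\varepsilon-1)(q-1)A$. That is, off the origin and for all $\varepsilon\ge0$,
\begin{equation}\label{eq:barrier}
\Delta_pw=q^3|\nabla w|^{p-4}(c_1A-c_2B),\qquad c_1=m-1+\varepsilon(q-1),\quad c_2=q+m-2 .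
\end{equation}

\begin{example}[the cubic in $\mathbf R^8$]\label{ex:cubic}
Let $m=4$ and $q=3$. Then $A=a^5-b^5$, $B=ab(a^3-b^3)$, $c_1=3+2\varepsilon$, $c_2=5$, and
\[
c_1A-c_2B=3a^5-5a^4b+5ab^4-3b^5+2\varepsilon A=(a-b)^3(3a^2+4ab+3b^2)+2\varepsilon(a^5-b^5).
\]
This is positive in $K$ for every $\varepsilon\ge0$: one function, $|x|^3-|y|^3$, serves for all $p$ near $1$, and the comparison in Section~\ref{sec:proofmain} applied to it gives $r(8,p)\le3$, which already answers the question. The triple zero at $a=b$ shows that for $\varepsilon=0$ there is no room to spare near the cone. In $\mathbf R^6$ the same function fails: for $m=3$, $\varepsilon=0$, $a=1+\delta$, $b=1$ we get $2A-4B=10\delta-12\delta+O(\delta^2)<0$.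
\end{example}

In general, too, the sign is decided at the cone. For $a>b>0$ write $a=\varrho e^{\sigma}$, $b=\varrho e^{-\sigma}$ with $\sigma>0$. Then
\begin{equation}\label{eq:ratio}
\frac AB=\frac{\sinh((3q-4)\sigma)}{\sinh(q\sigma)}\ \ge\ \frac{3q-4}q,\qquad\lim_{\sigma\to0}\frac AB=\frac{3q-4}q .
\end{equation}
The inequality holds because $t\mapsto\sinh(t\sigma)/t=\sum_{j\ge0}t^{2j}\sigma^{2j+1}/(2j+1)!$ is increasing and $3q-4\ge q$. Moreover
\begin{equation}\label{eq:Q}
c_1(3q-4)-c_2q=-q^2+(2m-1)q-4(m-1)+\varepsilon(q-1)(3q-4)=Q_\varepsilon(q),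
\end{equation}
since the coefficient of $q$ in the terms free of $\varepsilon$ is $3(m-1)-(m-2)=2m-1$.

\begin{lemma}\label{lem:sign}
Let $m\ge2$ and $q>2$.
\begin{itemize}
\item[(a)] For $\varepsilon\ge0$: $\Delta_pw_q\ge0$ throughout $K$ if and only if $Q_\varepsilon(q)\ge0$.
\item[(b)] If $P_m(q)>0$, there are $\varepsilon_0\in(0,1)$ and $\theta_2\in(0,\frac\pi4)$ such that $\Delta_pw_q\le0$ for $\theta_2\le\theta<\frac\pi4$ and all $0<\varepsilon\le\varepsilon_0$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) On $K\cap\{b=0\}$ we have $B=0<A$. On $K\cap\{b>0\}$ we have $B>0$, and by \eqref{eq:ratio} the infimum of $c_1A/B-c_2$ is $c_1(3q-4)/q-c_2=Q_\varepsilon(q)/q$.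

(b) Choose $\varepsilon_0\in(0,1)$ with $Q_\varepsilon(q)\le-\frac12P_m(q)$ for $\varepsilon\le\varepsilon_0$. Since $c_1\le c_2=q+m-2$ for $\varepsilon\le1$, \eqref{eq:Q} gives
\[
\frac{c_2}{c_1}=\frac{3q-4}q-\frac{Q_\varepsilon(q)}{qc_1}\ \ge\ \frac{3q-4}q+\frac{P_m(q)}{2q(q+m-2)} .
\]
The ratio $A/B$ depends on $\theta$ but not on $\varepsilon$, and tends to $(3q-4)/q$ as $\theta\to\frac\pi4$. So $A/B\le c_2/c_1$ on an interval $[\theta_2,\frac\pi4)$ independent of $\varepsilon$.
\end{proof}

Part (a) explains the exponent in Theorem~\ref{thm:main}: for $m\ge4$ and $1<p<2$, the number $q_m(p)$ is the smallest $q>2$ for which $\Delta_pw_q\ge0$ in $K$. For $m=2,3$ the polynomial $P_m$ has a positive minimum, so $Q_\varepsilon<0$ on $[2,4]$ for small $\varepsilon$, and no $w_q$ in the range of Lemma~\ref{lem:vanishing} is available.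

\section{Proof of Theorem~\ref{thm:main}}\label{sec:proofmain}

Let $m\ge4$, $1<p<2$, $q=q_m(p)\in(2,3)$, $w=w_q$ and $D=K\cap B_1$. By Lemma~\ref{lem:sign}(a), $\Delta_pw\ge0$ in $K$. The field $|\nabla w|^{p-2}\nabla w$ is $C^1$ in $K$ and bounded on $B_1$. Integrating by parts against nonnegative test functions and using the density in (F3), we get
\begin{equation}\label{eq:sub}
\int_D|\nabla w|^{p-2}\nabla w\cdot\nabla\varphi\le0\qquad\text{for all }0\le\varphi\in W^{1,p}_0(D).
\end{equation}

\emph{The solution.} Let $u\in w+W^{1,p}_0(B_1)$ be the minimizer given by (F4); it is $p$-harmonic and continuous in $B_1$. (Continuity is the only input from regularity theory, and it may simply be assumed: if it failed, there would be nothing to prove about $r(2m,p)$.) For $g\in G$ we have $w\circ g=w$, and $w\circ J=-w$. So $u\circ g$ and $-u\circ J$ lie in $w+W^{1,p}_0(B_1)$ and have the same energy as $u$, and uniqueness gives $u\circ g=u$ and $u\circ J=-u$. If $|x|=|y|$, choose $S\in O(m)$ with $Sx=y$; then $(S,S^{-1})\in G$ maps $(x,y)$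 to $(y,x)$, so $u(x,y)=u(y,x)=-u(x,y)$. Hence $u=0$ on $\Sigma\cap B_1$.

\emph{The test function.} We want $u\ge w$ in $D$. Let $h=w-u\in W^{1,p}_0(B_1)\cap C(B_1)$, and let $\varphi$ be the restriction of $h_+$ to $D$. The difficulty is that $h$ vanishes on the two parts of $\partial D$ in different senses: in the Sobolev sense on the sphere and pointwise on the cone. We show that $\varphi\in W^{1,p}_0(D)$ by cutting off in two steps.

Choose $\varphi_j\in C_c^\infty(B_1)$ with $\varphi_j\to h$ in $W^{1,p}$, and put
\[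
\psi_j=\min\big(h_+,(\varphi_j)_+\big)=h_+-\big(h_+-(\varphi_j)_+\big)_+ .
\]
By (F3), $(\varphi_j)_+\to h_+$ and hence $\psi_j\to h_+$ in $W^{1,p}(B_1)$. Each $\psi_j$ is continuous; it has compact support in $B_1$ because $0\le\psi_j\le(\varphi_j)_+$, and it vanishes on $\Sigma\cap B_1$ because $\psi_j\le h_+$. For $\delta>0$ the set $\{\psi_j\ge\delta\}$ is compact in $B_1$ and disjoint from $\Sigma=\partial K$, so its intersection with $K$ is a compact subset of $D$. Thus the restriction of $(\psi_j-\delta)_+$ to $D$ lies in $W^{1,p}_0(D)$. As $\delta\to0$ it converges to $\psi_j|_D$ in $W^{1,p}(D)$ by dominated convergence, since $\nabla\psi_j=0$ almost everywhere on $\{\psi_j=0\}$. So $\psi_j|_D\in W^{1,p}_0(D)$, and letting $j\to\infty$ gives $\varphi\in W^{1,p}_0(D)$.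

\emph{Comparison.} Since $|\nabla u|^{p-1}\in L^{p/(p-1)}(B_1)$, the weak equation for $u$ holds for test functions in $W^{1,p}_0(D)$. Subtracting it from \eqref{eq:sub} gives
\[
\int_{D\cap\{w>u\}}\big(|\nabla w|^{p-2}\nabla w-|\nabla u|^{p-2}\nabla u\big)\cdot(\nabla w-\nabla u)\le0 .
\]
By (F2), $\nabla w=\nabla u$ almost everywhere on $D\cap\{w>u\}$. So $\nabla\varphi=0$, hence $\varphi=0$, and $u\ge w$ in $D$.

\emph{Conclusion.} In particular $u(x,0)\ge|x|^q$ for $0<|x|<1$, and Lemma~\ref{lem:vanishing} with $\mu=q$ gives $r(2m,p)\le q_m(p)$. If $n\ge8$ and $m=\lfloor n/2\rfloor$, then $m\ge4$ and $n\ge2m$, so $r(n,p)\le q_m(p)<q_m\le3$ by Lemma~\ref{lem:cylinder}. The bound $q_m$ does not depend on $p$, which gives the statements on $p\to1^+$. Finally, $\sup_{1<p<2}r(n,p)$ is nonincreasing in $n$ by Lemma~\ref{lem:cylinder} and at most $q_{\lfloor n/2\rfloor}$, which tends to $2$. \qed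

\section{The angle equation for homogeneous functions}\label{sec:angle}

For $U=r^\lambda f(\theta)$ the equation $\Delta_pU=0$ is a second-order equation for $f$ that is invariant under $f\mapsto cf$. It therefore reduces to a first-order equation for the direction of $\nabla U$. In the quadrant of the variables $(a,b)$, with polar frame $e_r,e_\theta$, we have $\nabla U=r^{\lambda-1}(\lambda f\,e_r+f'e_\theta)$. Write
\begin{equation}\label{eq:polar}
\lambda f=R\cos\chi,\qquad f'=-R\sin\chi,\qquad R>0 .
\end{equation}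
Then $|\nabla U|=r^{\lambda-1}R$, and $\chi$ is the angle from $e_r$ to $\nabla U$, measured toward $-e_\theta$. On the axis $\theta=0$ the gradient is radial and $\chi=0$; on the cone, where $f=0$, it points along $-e_\theta$ and $\chi=\frac\pi2$. Where $f>0$ we take $\chi=\arctan T$ with $T=-f'/(\lambda f)$. Put
\[
\omega=(\sin\theta\cos\theta)^{m-1},\qquad V=\frac{\omega'}\omega=2(m-1)\cot2\theta,
\]
\[
F_{\varepsilon,\lambda}(\theta,\chi)=\frac{(N-\varepsilon)\cos^2\chi-V\sin\chi\cos\chi+\varepsilon\lambda}{\cos^2\chi+\varepsilon\sin^2\chi}.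
\]

\begin{lemma}\label{lem:angle}
Let $\lambda>0$, and let $f\in C^2$ and $R,\chi\in C^1$ satisfy \eqref{eq:polar} on an interval in $(0,\frac\pi2)$. Then for $\varepsilon>0$
\[
\cos\chi\cdot\Delta_pU=r^{\varepsilon(\lambda-1)-1}R^{\varepsilon}\,(\cos^2\chi+\varepsilon\sin^2\chi)\,\big(F_{\varepsilon,\lambda}(\theta,\chi)-\chi'\big),
\]
and the same holds for $\varepsilon=0$ where $\cos\chi\ne0$. In particular, where $f>0$ the quantities $\Delta_pU$ and $F_{\varepsilon,\lambda}(\theta,\chi)-\chi'$ have the same sign.
\end{lemma}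

\begin{proof}
A field $W_a(a,b)\,x/a+W_b(a,b)\,y/b$ on $\mathbf R^{2m}$ has divergence
\[
\partial_aW_a+\frac{m-1}aW_a+\partial_bW_b+\frac{m-1}bW_b,
\]
which is $(ab)^{1-m}$ times the planar divergence of $(ab)^{m-1}(W_a,W_b)$. Here $(ab)^{m-1}=r^{N-1}\omega$, and the field is $r^{\varepsilon(\lambda-1)}R^\varepsilon(\cos\chi\,e_r-\sin\chi\,e_\theta)$. The planar divergence of $W_re_r+W_\theta e_\theta$ is $r^{-1}(\partial_r(rW_r)+\partial_\theta W_\theta)$, so
\begin{align*}
\Delta_pU&=r^{\varepsilon(\lambda-1)-1}\omega^{-1}\Big[\big(N+\varepsilon(\lambda-1)\big)\omega R^\varepsilon\cos\chi-(\omega R^\varepsilon\sin\chi)'\Big]\\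
&=r^{\varepsilon(\lambda-1)-1}R^\varepsilon\Big[(N-\varepsilon+\varepsilon\lambda)\cos\chi-V\sin\chi-\varepsilon\frac{R'}R\sin\chi-\chi'\cos\chi\Big].
\end{align*}
Differentiating the first relation in \eqref{eq:polar} and using the second gives $(R'/R)\cos\chi=(\chi'-\lambda)\sin\chi$. Hence $\cos\chi$ times the last bracket equals
\[
(N-\varepsilon)\cos^2\chi-V\sin\chi\cos\chi+\varepsilon\lambda(\cos^2\chi+\sin^2\chi)-(\cos^2\chi+\varepsilon\sin^2\chi)\chi'. \qedhere
\]
\end{proof}

We call
\begin{equation}\label{eq:chi}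
\chi'=F_{\varepsilon,\lambda}(\theta,\chi)
\end{equation}
the \emph{angle equation}. For $|\chi|<\frac\pi2$, dividing numerator and denominator by $\cos^2\chi$ and using $T'=(1+T^2)\chi'$ turns it into
\begin{equation}\label{eq:T}
T'=\frac{1+T^2}{1+\varepsilon T^2}\Big[N-VT+\varepsilon\big(\lambda(1+T^2)-1\big)\Big].
\end{equation}
The two forms complement each other. For $0<\varepsilon<1$ the denominator of $F$ lies in $[\varepsilon,1]$, so \eqref{eq:chi} is regular at $\chi=\frac\pi2$, where $T$ blows up. Equation \eqref{eq:T} is regular at $\varepsilon=0$ as long as $T$ is finite. The profile problem asks that $\chi$ go from $0$ to $\frac\pi2$ while $\theta$ goes from $0$ to $\frac\pi4$.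

\begin{example}[the plane]\label{ex:plane}
The computation above is valid for $m=1$, where $V=0$ and $N=1$. Let $0<\varepsilon<1$. Then \eqref{eq:chi} is autonomous, $F>0$, and
\[
\frac1F=1-\frac{\varepsilon(\lambda-1)}{(1-\varepsilon+\varepsilon\lambda)\cos^2\chi+\varepsilon\lambda\sin^2\chi}.
\]
The solution with $\chi(0)=0$ reaches $\frac\pi2$ at $\theta=\int_0^{\pi/2}d\chi/F$. Since $\int_0^{\pi/2}d\chi/(\beta\cos^2\chi+\gamma\sin^2\chi)=\int_0^\infty dt/(\beta+\gamma t^2)=\pi/(2\sqrt{\beta\gamma})$, this equals $\frac\pi4$ if and only if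
\[
2\varepsilon(\lambda-1)=\sqrt{\varepsilon\lambda(1-\varepsilon+\varepsilon\lambda)},
\]
that is, $\lambda>1$ and $3\varepsilon\lambda^2-(7\varepsilon+1)\lambda+4\varepsilon=0$. The quadratic equals $-1$ at $\lambda=1$, so $\lambda$ is its larger root $\big(7\varepsilon+1+\sqrt{\varepsilon^2+14\varepsilon+1}\big)/(6\varepsilon)$, which is the right side of \eqref{eq:plane}. At $\varepsilon=0$ the equation is $\chi'=1$ and $\chi$ only reaches $\frac\pi4$; the missing angle must come from the term $\varepsilon\lambda$, which forces $\lambda\to\infty$.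
\end{example}

For $m\ge2$ there is no such formula and we argue by comparison.

\begin{lemma}\label{lem:compare}
Let $\chi_1,\chi_2\in C^1([\theta_1,\theta_3])$ take values in an interval on which $F(\theta,\cdot)$ is Lipschitz with a constant $L$ independent of $\theta\in[\theta_1,\theta_3]$. If $\chi_1'\le F(\theta,\chi_1)$, $\chi_2'\ge F(\theta,\chi_2)$ and $\chi_1(\theta_1)\le\chi_2(\theta_1)$, then $\chi_1\le\chi_2$ on $[\theta_1,\theta_3]$.
\end{lemma}

\begin{proof}
If $d=\chi_1-\chi_2$ is positive at some point, let $\theta_*$ be the last zero of $d$ before it. Between the two points $d>0$ and $d'\le Ld$, so $e^{-L\theta}d$ is nonincreasing and $d\le0$, a contradiction.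
\end{proof}

For $0<\varepsilon<1$ the function $F_{\varepsilon,\lambda}$ is smooth on $(0,\frac\pi2)\times\mathbf R$ and $\pi$-periodic in $\chi$. So $F$ and $\partial_\chi F$ are bounded for $\theta$ in compact subsets of $(0,\frac\pi2)$: the lemma always applies, and every solution of \eqref{eq:chi} extends to all of $(0,\frac\pi2)$.

\section{Shooting from the axis}\label{sec:shooting}

At $\theta=0$ the coefficient $V\sim(m-1)/\theta$ is singular, and the usual existence theorem does not apply. The singular term has the form of a radial divergence, $T'+\frac{m-1}\theta T=\theta^{1-m}(\theta^{m-1}T)'$, and can be integrated exactly. We need continuity in $\varepsilon$ down to $\varepsilon=0$ for Section~\ref{sec:limit}. Put $N_*=N+\varepsilon(\lambda-1)>0$.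

\begin{lemma}\label{lem:start}
Let $(\varepsilon,\lambda)$ range over a compact subset of $[0,1]\times(0,\infty)$. There is $\theta_0>0$ such that \eqref{eq:T} has a solution $T_{\varepsilon,\lambda}$ on $(0,\theta_0]$ with $T_{\varepsilon,\lambda}(\theta)/\theta\to N_*/m$ as $\theta\to0$, and $T_{\varepsilon,\lambda}(\theta_0)$ is continuous in $(\varepsilon,\lambda)$. Every solution of \eqref{eq:T} with $T=O(\theta)$ coincides with $T_{\varepsilon,\lambda}$ near $0$.
\end{lemma}

\begin{proof}
The function $2\theta\cot2\theta$ is even, analytic for $|\theta|<\frac\pi2$ and equal to $1$ at $0$, so $V=\frac{m-1}\theta-\theta v(\theta)$ with $v$ smooth on $[0,\frac\pi4]$. Put $T=\theta\tau$. The bracket in \eqref{eq:T} is $\beta=N_*-(m-1)\tau+\theta^2(v\tau+\varepsilon\lambda\tau^2)$, and $\frac{1+T^2}{1+\varepsilon T^2}=1+\frac{(1-\varepsilon)\theta^2\tau^2}{1+\varepsilon\theta^2\tau^2}$. So \eqref{eq:T} reads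
\[
\theta^{1-m}(\theta^{m-1}T)'=N_*+\theta^2\kappa(\theta,\tau),\qquad\kappa=v\tau+\varepsilon\lambda\tau^2+\frac{(1-\varepsilon)\tau^2\beta}{1+\varepsilon\theta^2\tau^2},
\]
with $\kappa$ smooth in $(\theta,\tau,\varepsilon,\lambda)$. For bounded $\tau$ we have $\theta^{m-1}T\to0$, and integration shows that the equation is equivalent to $\tau=\Psi\tau$, where
\[
\Psi\tau(\theta)=\frac{N_*}m+\theta^2\int_0^1t^{m+1}\kappa\big(t\theta,\tau(t\theta)\big)\,dt .
\]
In particular a bounded solution $\tau$ extends continuously to $0$ with $\tau(0)=N_*/m$. Fix $M\ge\max N_*$, let $C$ bound $|\kappa|$ and $|\partial_\tau\kappa|$ for $\theta\in[0,\frac\pi4]$, $|\tau|\le M$ and all parameters, and choose $\theta_0\le\frac\pi8$ with $C\theta_0^2\le\frac12\min(1,M)$. Since $m\ge2$, $\Psi$ maps $C([0,\theta_0];[-M,M])$ to itself and is a contraction with constant $\frac12$. If $\tau,\tilde\tau$ are the fixed points of the maps $\Psi,\tilde\Psi$ for two parameter values, then $\|\tau-\tilde\tau\|\le2\|\Psi\tilde\tau-\tilde\Psi\tilde\tau\|$, which is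 small when the parameters are close, by uniform continuity of $\kappa$. For uniqueness, given a solution with $|T|\le M'\theta$, repeat the argument with $\max(M,M')$ in place of $M$ and a smaller $\theta_0$.
\end{proof}

For $0<\varepsilon<1$ let $\chi_{\varepsilon,\lambda}$ be the continuation of $\arctan T_{\varepsilon,\lambda}$ to $[0,\frac\pi2)$ as a solution of \eqref{eq:chi}; its slope at $0$ is $N_*/m$.

\begin{lemma}\label{lem:shoot}
Let $0<\varepsilon<1$ and $\lambda>0$. Then $\chi_{\varepsilon,\lambda}>0$ on $(0,\frac\pi2)$; it takes the value $\frac\pi2$ at most once, with slope $\lambda$; and $\lambda\mapsto\chi_{\varepsilon,\lambda}(\frac\pi4)$ is continuous and strictly increasing.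
\end{lemma}

\begin{proof}
The function is positive near $0$, and at a first zero its derivative would be both $\le0$ and equal to $F(\theta,0)=N_*>0$. Since $F(\theta,\frac\pi2)=\lambda>0$, the level $\frac\pi2$ can be met only with positive slope, hence at most once. Continuity in $\lambda$ holds at $\theta_0$ by Lemma~\ref{lem:start} and passes to $\frac\pi4$ by continuous dependence for the regular equation \eqref{eq:chi}. Let $\lambda_1<\lambda_2$. The slopes at $0$ give $\chi_{\varepsilon,\lambda_1}<\chi_{\varepsilon,\lambda_2}$ near $0$. At a first contact we would have $\chi_{\varepsilon,\lambda_1}'\ge\chi_{\varepsilon,\lambda_2}'$, whereas $F_{\varepsilon,\lambda_1}<F_{\varepsilon,\lambda_2}$ pointwise.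
\end{proof}

\begin{proposition}\label{prop:lambda}
Let $0<\varepsilon<1$. The profile problem is solvable if and only if $\chi_{\varepsilon,\lambda}(\frac\pi4)=\frac\pi2$. This holds for exactly one $\lambda=\lambda_m(p)>0$, and $\lambda_m(p)\ge2$. The solution $f$ is unique up to a positive factor.
\end{proposition}

\begin{proof}
Let $f$ solve the profile problem. Then $T=-f'/(\lambda f)=O(\theta)$ solves \eqref{eq:T} by Lemma~\ref{lem:angle}, so $\arctan T=\chi_{\varepsilon,\lambda}$ on $(0,\frac\pi4)$ and $f=f(0)\exp(-\lambda\int_0^\theta T)$. This gives uniqueness of $f$ and $\chi_{\varepsilon,\lambda}(\frac\pi4)\le\frac\pi2$. If the inequality were strict, $T$ would be bounded and $f(\frac\pi4)>0$. Conversely, if $\chi_{\varepsilon,\lambda}(\frac\pi4)=\frac\pi2$, then by Lemma~\ref{lem:shoot} $T=\tan\chi_{\varepsilon,\lambda}$ is finite on $[0,\frac\pi4)$ and $(\frac\pi4-\theta)T\to1/\lambda$. So $\int_0^{\pi/4}T=\infty$, and $f=\exp(-\lambda\int_0^\theta T)$ solves the profile problem.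

By Lemma~\ref{lem:shoot} it remains to show that $\chi_{\varepsilon,\lambda}(\frac\pi4)$ exceeds $\frac\pi2$ for large $\lambda$ and is at most $\frac\pi2$ for $\lambda=2$. On $[\frac\pi8,\frac\pi4]$ we have $0\le V\le2(m-1)$, so the numerator of $F$ is at least $\varepsilon\lambda-(m-1)$, and the denominator is at most $1$. If $\varepsilon\lambda>m+3$, then $F>4$ there and $\chi_{\varepsilon,\lambda}(\frac\pi4)>4\cdot\frac\pi8$.

For $\lambda=2$ compare with $\chi_*=2\theta$, the angle of $a^2-b^2=r^2\cos2\theta$. Since $V\sin2\theta=2(m-1)\cos2\theta$, the numerator of $F_{\varepsilon,2}(\theta,2\theta)$ is $(1-\varepsilon)\cos^22\theta+2\varepsilon$ and the denominator is $(1-\varepsilon)\cos^22\theta+\varepsilon$. The quotient is at most $2=\chi_*'$. The slopes at $0$ satisfy $(2m-1+\varepsilon)/m<2$, so $\chi_{\varepsilon,2}<\chi_*$ near $0$, and Lemma~\ref{lem:compare} gives $\chi_{\varepsilon,2}(\frac\pi4)\le\frac\pi2$. Both inequalities use $\varepsilon<1$, that is, $p<2$.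
\end{proof}

By monotonicity, for every $\lambda>0$,
\begin{equation}\label{eq:test}
\lambda_m(p)\le\lambda\iff\chi_{\varepsilon,\lambda}(\tfrac\pi4)\ge\tfrac\pi2,\qquad\lambda_m(p)\ge\lambda\iff\chi_{\varepsilon,\lambda}(\tfrac\pi4)\le\tfrac\pi2 .
\end{equation}

\section{The entire solution and the upper bound}\label{sec:entire}

The profile problem gives a solution only in $\{a>b>0\}$. It has to be continued across the cone, where $T$ is infinite, and across $Z=\{x=0\}\cup\{y=0\}$, where the coordinates degenerate. The variables $(R,\chi)$ handle the first point, and the codimension of $Z$ the second.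

\begin{proposition}\label{prop:entire}
Let $0<\varepsilon<1$, $\lambda=\lambda_m(p)$ and $f(0)=1$. The odd extension $U$ is continuous and $p$-harmonic in $\mathbf R^{2m}$, invariant under $G$, and $U(x,0)=|x|^\lambda$.
\end{proposition}

\begin{proof}
\emph{Across the cone.} Let $\chi=\chi_{\varepsilon,\lambda}$. Since $V(\frac\pi2-\theta)=-V(\theta)$, we have $F(\frac\pi2-\theta,\pi-\chi)=F(\theta,\chi)$, so $\pi-\chi(\frac\pi2-\theta)$ also solves \eqref{eq:chi}. It equals $\frac\pi2$ at $\frac\pi4$, and therefore $\chi(\frac\pi2-\theta)=\pi-\chi(\theta)$. In particular $0<\chi<\pi$, and $\cos\chi=0$ only at $\theta=\frac\pi4$. Subtracting $\lambda$ from $F$ gives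
\[
\chi'-\lambda=\cos\chi\cdot\gamma,\qquad\gamma=\frac{(N-\varepsilon-\lambda+\varepsilon\lambda)\cos\chi-V\sin\chi}{\cos^2\chi+\varepsilon\sin^2\chi},
\]
where $\gamma$ is smooth on $(0,\frac\pi2)$, bounded near $0$ because $\sin\chi=O(\theta)$, and $\gamma(\frac\pi2-\theta)=-\gamma(\theta)$. Define $R=\lambda\exp\big(\int_0^\theta\gamma\sin\chi\big)$ and $\tilde f=\lambda^{-1}R\cos\chi$. The integrand is odd about $\frac\pi4$, so $R(\frac\pi2-\theta)=R(\theta)$; hence $R$ is positive and bounded, $\tilde f(\frac\pi2-\theta)=-\tilde f(\theta)$, and $\tilde f$ is continuous on $[0,\frac\pi2]$. Moreover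
\[
\lambda\tilde f'=R\big(\gamma\sin\chi\cos\chi-\chi'\sin\chi\big)=-\lambda R\sin\chi,
\]
so \eqref{eq:polar} holds on $(0,\frac\pi2)$. On $[0,\frac\pi4)$ we get $\tilde f'=-\lambda\tilde f\tan\chi$ and $\tilde f(0)=1$, so $\tilde f=f$ there. Thus $U=r^\lambda\tilde f(\theta)$ is the odd extension; it is smooth off $Z$ with $|\nabla U|=r^{\lambda-1}R>0$. By Lemma~\ref{lem:angle}, $\Delta_pU=0$ off $Z\cup\Sigma$, and by continuity off $Z$.

\emph{Across $Z$.} The function $U$ is continuous on $\mathbf R^{2m}$, and $\nabla U$ is bounded on bounded subsets of $\mathbf R^{2m}\setminus Z$ since $\lambda\ge2$. Fix a smooth $\eta:[0,\infty)\to[0,1]$ with $\eta=0$ on $[0,1]$ and $\eta=1$ on $[2,\infty)$, and put $\eta_\delta=\eta(|x|/\delta)\eta(|y|/\delta)$. Then $|\nabla\eta_\delta|\le C/\delta$, and in a fixed ball the set $\{\eta_\delta\ne1\}$ has measure at most $C\delta^m$; so $\int|\nabla\eta_\delta|\le C\delta^{m-1}\to0$ on that ball, because $m\ge2$. For $\varphi\in C_c^\infty(\mathbf R^{2m})$ the function $\eta_\delta\varphi$ is supported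 off $Z$, so
\[
\int U\,\partial_i(\eta_\delta\varphi)=-\int\eta_\delta\varphi\,\partial_iU,\qquad\int|\nabla U|^{p-2}\nabla U\cdot\nabla(\eta_\delta\varphi)=0 .
\]
The terms containing $\nabla\eta_\delta$ are $O(\delta^{m-1})$, and the others converge by dominated convergence. Hence $U\in W^{1,\infty}_{\mathrm{loc}}(\mathbf R^{2m})$ and $U$ is $p$-harmonic.
\end{proof}

The function $w_q$ is homogeneous of degree $q$ with profile $f_q=\cos^q\theta-\sin^q\theta$. Its angle $\chi_q=\arctan T_q$ on $(0,\frac\pi4)$, formed with $\lambda=q$, satisfies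
\begin{equation}\label{eq:Tw}
T_q=\frac{\sin\theta\cos\theta\,(\cos^{q-2}\theta+\sin^{q-2}\theta)}{\cos^q\theta-\sin^q\theta},\qquad\lim_{\theta\to0}\frac{T_q}\theta=1,\qquad\lim_{\theta\to\pi/4}\big(\tfrac\pi4-\theta\big)T_q=\frac1q .
\end{equation}
The first limit uses $q>2$; the second holds because $f_q$ has a simple zero at $\frac\pi4$. In particular $\chi_q\to\frac\pi2$ as $\theta\to\frac\pi4$.

\begin{proposition}\label{prop:upper}
If $m\ge4$ and $1<p<2$, then $r(2m,p)\le\lambda_m(p)\le q_m(p)$.
\end{proposition}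

\begin{proof}
Let $q=q_m(p)$. By Lemmas~\ref{lem:sign}(a) and~\ref{lem:angle}, $\chi_q'\le F_{\varepsilon,q}(\theta,\chi_q)$ on $(0,\frac\pi4)$. The slope of $\chi_{\varepsilon,q}$ at $0$ is $(2m-1+\varepsilon(q-1))/m>1$, so $\chi_q<\chi_{\varepsilon,q}$ near $0$. Lemma~\ref{lem:compare} gives $\chi_q\le\chi_{\varepsilon,q}$ on $(0,\frac\pi4)$, hence $\chi_{\varepsilon,q}(\frac\pi4)\ge\frac\pi2$, and $\lambda_m(p)\le q$ by \eqref{eq:test}. Since $2\le\lambda_m(p)<3$, Lemma~\ref{lem:vanishing} applies to the function $U$ of Proposition~\ref{prop:entire} with $\mu=\lambda_m(p)$.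
\end{proof}

This is a second proof of $r(2m,p)\le q_m(p)$, one that does not use (F4).

\section{The limit $p\to1$}\label{sec:limit}

Put $\Lambda_m=q_m$ for $m\ge4$ and $\Lambda_m=\infty$ for $m=2,3$, with $1/\infty=0$. In both cases $P_m>0$ on $(0,\Lambda_m)$. Since $\lambda_m(p)<q_m$ for $m\ge4$, Theorem~\ref{thm:profile} follows from Propositions~\ref{prop:lambda}--\ref{prop:upper} and the next statement.

\begin{proposition}\label{prop:lower}
Let $m\ge2$ and $2<\lambda<\Lambda_m$. Then $\lambda_m(p)\ge\lambda$ for all $p$ sufficiently close to $1$.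
\end{proposition}

At $\varepsilon=0$ the angle equation is $\chi'=N-V\tan\chi$. It does not contain $\lambda$, because it constrains only the level sets of $U$. The exponent reappears at the cone. Let $s=\frac\pi4-\theta$, so that $V=2(m-1)\tan2s$. If $\chi=\frac\pi2-zs+o(s)$ with $\chi'\to z>0$, then $V\tan\chi\to4(m-1)/z$, and the equation forces $z=N-4(m-1)/z$, that is, $P_m(z)=0$. A profile with a simple zero at the cone has $z=\lambda$, as in \eqref{eq:Tw}. This suggests that a bounded limit of $\lambda_m(p)$ must be a root of $P_m$.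

The difficulty is that the limit $\varepsilon\to0$ is singular exactly at $\chi=\frac\pi2$. So we use the equation with $\varepsilon=0$ only up to an angle $\theta_1<\frac\pi4$, and from there on we use $w_\lambda$ as an upper barrier, which Lemma~\ref{lem:sign}(b) provides uniformly in small $\varepsilon$. Let $T_0$ be the solution of Lemma~\ref{lem:start} for $\varepsilon=0$, so that
\[
T_0'=(1+T_0^2)(N-VT_0),\qquad T_0(\theta)/\theta\to N/m .
\]

\begin{lemma}\label{lem:zero}
$T_0$ exists on $[0,\frac\pi4)$, is positive on $(0,\frac\pi4)$, and $\limsup_{\theta\to\pi/4}sT_0\le1/\Lambda_m$.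
\end{lemma}

\begin{proof}
The function $N/V=\frac N{2(m-1)}\tan2\theta$ has positive derivative on $(0,\frac\pi4)$ and slope $N/(m-1)>N/m$ at $0$. So $T_0<N/V$ near $0$. At a first contact we would have $T_0'\ge(N/V)'>0$, while the equation gives $T_0'=0$. Thus $T_0<N/V$ as long as $T_0$ exists in $(0,\frac\pi4)$; then $T_0'>0$ and $T_0>0$, and these bounds exclude blow-up before $\frac\pi4$.

The natural variables near the cone are $S=sT_0$ and $t=-\log s$, for which $ds/dt=-s$ and $d\theta/dt=s$. From $V\ge4(m-1)s$ we get $0<S<sN/V\le S_*:=\frac N{4(m-1)}$, and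
\[
\frac{dS}{dt}=-S+s^2T_0'=-S+(s^2+S^2)\Big(N-\frac Vs\,S\Big)\le g(S)+Ns^2,
\]
where
\[
g(S)=-S+NS^2-4(m-1)S^3=-S^3P_m(1/S).
\]
If $S>1/\Lambda_m$, then $P_m(1/S)>0$ and $g(S)<0$. Let $\eta>0$. On the compact set $[1/\Lambda_m+\eta,S_*]$ we have $g\le-2c$ for some $c>0$, and $Ns^2\le c$ for $t\ge t_0$. So for $t\ge t_0$ we have $dS/dt\le-c$ whenever $S\ge1/\Lambda_m+\eta$. Since $S>0$, it must drop below the level $1/\Lambda_m+\eta$, and it cannot return to that level, where its derivative is negative.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:lower}]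
Since $P_m(\lambda)>0$, Lemmas~\ref{lem:sign}(b) and~\ref{lem:angle} with $q=\lambda$ give $\varepsilon_0$ and $\theta_2$ such that the angle $\chi_\lambda=\arctan T_\lambda$ of $w_\lambda$ satisfies
\[
\chi_\lambda'\ge F_{\varepsilon,\lambda}(\theta,\chi_\lambda)\qquad\text{on }[\theta_2,\tfrac\pi4),\quad0<\varepsilon\le\varepsilon_0 .
\]
By \eqref{eq:Tw} and Lemma~\ref{lem:zero}, $\limsup sT_0\le1/\Lambda_m<1/\lambda=\lim sT_\lambda$. So there is $\theta_1\in[\theta_2,\frac\pi4)$ with $T_0(\theta_1)<T_\lambda(\theta_1)$.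

Apply Lemma~\ref{lem:start} to the parameter set $[0,1]\times\{\lambda\}$, with $\theta_0<\theta_1$: it gives $T_{\varepsilon,\lambda}(\theta_0)\to T_0(\theta_0)$ as $\varepsilon\to0$. The right side of \eqref{eq:T} is smooth in $(\theta,T,\varepsilon)\in[\theta_0,\theta_1]\times\mathbf R\times[0,1]$, and $T_0$ exists on $[\theta_0,\theta_1]$. By continuous dependence on initial values and parameters, $T_{\varepsilon,\lambda}$ exists on $[\theta_0,\theta_1]$ for small $\varepsilon$ and $T_{\varepsilon,\lambda}(\theta_1)\to T_0(\theta_1)$. On this interval $\chi_{\varepsilon,\lambda}=\arctan T_{\varepsilon,\lambda}$, so $\chi_{\varepsilon,\lambda}(\theta_1)<\chi_\lambda(\theta_1)$ for small $\varepsilon>0$. Lemma~\ref{lem:compare} gives $\chi_{\varepsilon,\lambda}\le\chi_\lambda<\frac\pi2$ on $[\theta_1,\frac\pi4)$. Hence $\chi_{\varepsilon,\lambda}(\frac\pi4)\le\frac\pi2$, and $\lambda_m(p)\ge\lambda$ by \eqref{eq:test}.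
\end{proof}

\begin{remark}[the dichotomy at $p=1$]
The bound in Lemma~\ref{lem:zero} is attained. For $m=2,3$ it says $sT_0\to0$. For $m\ge4$ and $q=q_m$ we have $Q_0(q)=0$, so Lemmas~\ref{lem:sign}(a) and~\ref{lem:angle} with $\varepsilon=0$ give $\chi_q'\le N-V\tan\chi_q$. Since $1<N/m$, Lemma~\ref{lem:compare}, applied on compact subintervals of $(0,\frac\pi4)$, gives $T_0\ge T_q$, and \eqref{eq:Tw} yields $sT_0\to1/q_m$. Thus for $m\ge4$ the equation with $\varepsilon=0$ already carries the angle from $0$ to $\frac\pi2$ at the rate of a profile of degree $q_m$, while for $m=2,3$, as in Example~\ref{ex:plane}, no finite degree is compatible with it.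
\end{remark}
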